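\title{A dimension-free lower bound for the sausage radius of a convex body}

\begin{abstract}
For finite packings of translates of a convex body $K\subset\mathbb{R}^d$, measured by the parametric density with parameter $\varrho$, the sausage radius $\varrho_s(K)$ is the supremum of those $\varrho$ for which all optimal packings of sufficiently many translates are linear. We prove that $\varrho_s(K)\ge\frac18$ for every $d\ge2$ and every $K$, and that for $\varrho\le\frac3{64}$ optimal packings are linear for every number of translates. In the plane we determine $\varrho_s(K)$ exactly and show that its smallest value is $\frac34$, attained by affinely regular hexagons.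
\end{abstract}

\section{Sausages and the parametric density}\label{sec:intro}

Throughout, $d\ge2$, $V$ is the volume in $\mathbb{R}^d$, and $K\subset\mathbb{R}^d$ is a convex body, that is, a compact convex set with nonempty interior. A finite set $C\subset\mathbb{R}^d$ gives a \emph{packing} $C+K$ if the translates $x+K$, $x\in C$, have pairwise disjoint interiors. For $\varrho>0$ the \emph{parametric density} of the packing is
\[
\delta(\varrho,C)=\frac{\#C\cdot V(K)}{V(\operatorname{conv}C+\varrho K)} .
\]
A packing of $n$ translates is \emph{optimal} with respect to $\varrho$ if it maximizes $\delta(\varrho,C)$, equivalently minimizes $V(\operatorname{conv}C+\varrho K)$, among all packings of $n$ translates of $K$. It is a \emph{sausage} if $C$ lies on a line. The \emph{sausage radius} $\varrho_s(K)$ is the supremum of all $\varrho>0$ with the following property: there is an $n_0$ such that for every $n\ge n_0$ every optimal packing of $n$ translates of $K$ with respect to $\varrho$ is a sausage.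

For $\varrho=1$ the set $\operatorname{conv}C+K$ is the convex hull of the translates, and $\delta$ is the proportion of it that they fill. In general $\varrho$ is the thickness of the layer placed around $\operatorname{conv}C$. If $\operatorname{conv}C$ has dimension $j$, then $V(\operatorname{conv}C+\varrho K)$ has exact order $\varrho^{d-j}$ as $\varrho\to0$, so each fixed non-collinear $C$ loses against a sausage once $\varrho$ is small enough. The sausage radius records how small $\varrho$ must be for all competitors of large cardinality at once. It is known that for every $d\ge2$ and every $K$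
\[
\frac1{32d}\le\varrho_s(K)\le
\begin{cases}4&\text{in general},\\ 2&\text{if $K$ is centrally symmetric.}\end{cases}
\]
The upper bound does not depend on the dimension and the lower bound does. This has led to the following open problem.

\medskip
\noindent\textbf{Question.} \emph{Is there an absolute constant $\gamma>0$ such that $\varrho_s(K)\ge\gamma$ for every $d\ge2$ and every convex body $K\subset\mathbb{R}^d$?}
\medskip

We show that the answer is yes, with $\gamma=\frac18$. To state the results, let $D=K-K$, a convex body symmetric about the origin, and let $\|\cdot\|$ be the norm with unit ball $D$. Thus $\|w\|=1$ means that $w$ is a longest chord of $K$ in its direction, and $C+K$ is a packing exactly when the points of $C$ have mutual $\|\cdot\|$-distances at least $1$ (Lemma~\ref{lem:basic}). For $w\ne0$ put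
\[
f(w)=|w|\,V_{d-1}(K|w^\perp),\qquad S=S(K)=\min_{\|w\|=1}f(w),
\]
where $|w|$ is the Euclidean length and $V_{d-1}(K|w^\perp)$ is the $(d-1)$-dimensional volume of the orthogonal projection of $K$ along $w$. The number $f(w)$ is the volume that $K$ gains when it is swept along $w$, and the best sausage of $n$ translates has $V(\operatorname{conv}C+\varrho K)=\varrho^dV(K)+(n-1)\varrho^{d-1}S$.

\begin{theorem}\label{thm:main}
Let $0<\varrho<\frac18$ and $\ell_0(\varrho)=\frac{40\varrho}{3(1-8\varrho)}$. Let $C+K$ be a packing of $n\ge2$ translates with $C$ not on a line, and put $\ell=\max_{x,y\in C}\|x-y\|$. If $\ell\ge\ell_0(\varrho)$, then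
\begin{equation}\label{eq:star}
V(\operatorname{conv}C+\varrho K)>\varrho^dV(K)+(n-1)\varrho^{d-1}S .
\end{equation}
Consequently:
\begin{enumerate}
\item[(i)] if $0<\varrho\le\frac3{64}$, then for every $n$ all optimal packings are sausages;
\item[(ii)] if $0<\varrho<\frac18$, then for every $n\ge(1+2\ell_0(\varrho))^d$ all optimal packings are sausages.
\end{enumerate}
In particular $\varrho_s(K)\ge\frac18$ for every $d\ge2$ and every convex body $K\subset\mathbb{R}^d$.
\end{theorem}

\begin{theorem}\label{thm:plane}
Let $d=2$ and let $\Delta(K)$ be the minimal determinant of a lattice $\Lambda$ such that $\Lambda+K$ is a packing. Then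
\[
\varrho_s(K)=\frac{\Delta(K)}{S(K)}\ge\frac34,
\]
with equality for affinely regular hexagons.
\end{theorem}

Hence the largest admissible $\gamma$ lies in $[\frac18,\frac34]$, and for $d=2$ alone it is exactly $\frac34$. We do not determine the best constant over all dimensions.

A rough count suggests the positive answer. Suppose $\operatorname{conv}C$ is so large in every direction that $V(\operatorname{conv}C+\varrho K)$ and $V(\operatorname{conv}C+K)$ nearly agree. The second volume is at least $nV(K)$. The best sausage needs about $n\varrho^{d-1}S$, and $S\le dV(K)$ by \eqref{eq:VK} below. Since $d\le2^{d-1}$, we have $d\varrho^{d-1}<1$ for $\varrho<\frac12$, so such clusters lose in every dimension. The work lies in the shapes between the two extremes: long configurations that leave the line only slightly, and configurations that are wide in a few directions only.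

The proof of Theorem~\ref{thm:main} expands $V(\operatorname{conv}C+\varrho K)$ in powers of $\varrho$. The coefficient of $\varrho^{d-1}$ is at least that of a segment along the diameter of $C$, and the coefficient of $\varrho^{d-2}$ measures how far $C$ spreads away from this diameter (Section~\ref{sec:coeff}). The number $n$ is then bounded in two ways (Section~\ref{sec:count}): along the diameter when the spread is small, and by a volume count, arranged so that no factor $d$ is lost, when it is not. Section~\ref{sec:proof} joins the two bounds, and Section~\ref{sec:plane} treats the plane.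

\section{Packings in the norm of $K-K$}\label{sec:basic}

We use one volume formula repeatedly. Let $v\ne0$, let $H$ be a linear hyperplane not containing $v$, let $\pi$ be the projection onto $H$ along $v$, and let $\mu$ be the Lebesgue measure on $H$ normalized so that $dx=d\mu(z)\,ds$ for $x=z+sv$. For every compact convex set $L$ and $\lambda\ge0$,
\begin{equation}\label{eq:sweep}
V(L+\lambda[0,v])=V(L)+\lambda\,\mu(\pi L).
\end{equation}
This is Fubini's theorem: a line $z+\mathbb{R}v$ meets $L$ exactly when $z\in\pi L$, and then its chord grows by $\lambda$ in the parameter $s$. For $H=v^\perp$ we have $\mu=|v|V_{d-1}$, so $f(v)=V(K+[0,v])-V(K)$. This shows that $f(v)=\mu(\pi K)$ for every choice of $H$, and that $f$ is continuous. As $f$ is positive and homogeneous of degree $1$, we have $S>0$ and $f(w)\ge S\|w\|$.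

\begin{lemma}\label{lem:basic}
Let $\varrho>0$, $n\ge1$, and let $C\subset\mathbb{R}^d$ have $n$ points.
\begin{enumerate}
\item[(a)] $C+K$ is a packing if and only if $\|x-y\|\ge1$ for all distinct $x,y\in C$.
\item[(b)] The minimum of $V(\operatorname{conv}C+\varrho K)$ over sausages of $n$ translates is $\varrho^dV(K)+(n-1)\varrho^{d-1}S$.
\item[(c)] If $C+K$ is a packing and $\ell=\max_{x,y\in C}\|x-y\|$, then $n\le(1+2\ell)^d$.
\item[(d)] An optimal packing of $n$ translates with respect to $\varrho$ exists.
\end{enumerate}
\end{lemma}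

\begin{proof}
(a) The interiors of $x+K$ and $y+K$ meet if and only if $x-y\in\operatorname{int}K-\operatorname{int}K$. This set is open and contained in $D$. Conversely, a point of $\operatorname{int}D$ has the form $(1-\varepsilon)(k-k')$ with $\varepsilon>0$ and $k,k'\in K$, and for $k_0\in\operatorname{int}K$ it is the difference of the interior points $(1-\varepsilon)k+\varepsilon k_0$ and $(1-\varepsilon)k'+\varepsilon k_0$. So the interiors meet if and only if $\|x-y\|<1$.

(b) For $n=1$ there is nothing to prove. For $n\ge2$ let $\operatorname{conv}C=[a,b]$. The $n-1$ gaps between consecutive points have norm at least $1$, so $\|b-a\|\ge n-1$, and \eqref{eq:sweep} gives $V([a,b]+\varrho K)=\varrho^dV(K)+\varrho^{d-1}f(b-a)\ge\varrho^dV(K)+(n-1)\varrho^{d-1}S$. Equality holds for $C=\{0,w,\dots,(n-1)w\}$ with $\|w\|=1$ and $f(w)=S$.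

(c) By (a) the sets $x+\frac12D$, $x\in C$, have disjoint interiors, and they lie in $a+(\ell+\frac12)D$ for any $a\in C$. Comparing volumes gives $n2^{-d}\le(\ell+\frac12)^d$.

(d) Translate so that $0\in C$. Since $\operatorname{conv}C$ contains a segment of norm $\ell$, we have $V(\operatorname{conv}C+\varrho K)\ge\varrho^{d-1}S\ell$, so only $C$ in a bounded set can compete with the best sausage. The condition in (a) is closed and the volume depends continuously on the $n$ points.
\end{proof}

\begin{proof}[Deduction of \textup{(i)} and \textup{(ii)} from \eqref{eq:star}]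
A single point is a sausage, so let $n\ge2$. By \eqref{eq:star} and Lemma~\ref{lem:basic}(b), a non-collinear $C$ with $\ell\ge\ell_0(\varrho)$ is strictly worse than the best sausage. Always $\ell\ge1$, and $\ell_0(\varrho)\le1$ means $40\varrho\le3-24\varrho$, that is, $\varrho\le\frac3{64}$; this gives (i). If $n\ge(1+2\ell_0(\varrho))^d$, then Lemma~\ref{lem:basic}(c) forces $\ell\ge\ell_0(\varrho)$; this gives (ii). By (ii), every $\varrho<\frac18$ has the property defining $\varrho_s(K)$.
\end{proof}

The competition behind \eqref{eq:star} is already visible for three triangles.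

\begin{example}\label{ex:triangle}
Let $T=\operatorname{conv}\{(0,0),(1,0),(0,1)\}$. Then $T-T$ is the hexagon with vertices $\pm(1,0)$, $\pm(0,1)$, $\pm(1,-1)$, and $\|(a,b)\|=\max\{|a|,|b|,|a+b|\}$. In the plane $f(w)=\max_{p\in T-T}|\det(w,p)|$, and the three vertex pairs give $|b|$, $|a|$, $|a+b|$. So $f(w)=\|w\|$ and $S=1$: the best sausage of three translates has area $2\varrho+\frac12\varrho^2$. Now bend it. For $0<h\le1$ let
\[
C=\{(0,0),\ (1-h,h),\ (2-h,0)\},\qquad P=\operatorname{conv}C .
\]
The differences $(1-h,h)$, $(1,-h)$, $(2-h,0)$ have norms $1$, $1$, $2-h$, so $C+T$ is a packing with $\ell=2-h$. Ordering the edges of $P$ and $\varrho T$ by direction shows that $P+\varrho T$ is the pentagon with vertices $(0,0)$, $(\ell+\varrho,0)$, $(\ell,\varrho)$, $(1-h,h+\varrho)$, $(0,\varrho)$; see Figure~\ref{fig:tri}. Therefore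
\[
V(P+\varrho T)-\bigl(2\varrho+\tfrac12\varrho^2\bigr)=\tfrac12\ell h+\varrho\ell-2\varrho=\tfrac12\ell h-\varrho h .
\]
Bending by $h$ shortens the configuration to \emph{first} order in $h$, which saves $\varrho h$. It also creates the area $\frac12\ell h$, again of first order in $h$ but without the factor $\varrho$. Since $\ell\ge1$, the sausage wins for all $h$ if $\varrho<\frac12$. For $\varrho>\frac12$ the choice $h=1$ beats it, although $\varrho_s(T)=\frac34$ (Remark~\ref{rem:values}): small clusters can win below the sausage radius.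
\end{example}

\begin{figure}[ht]
\centering
\begin{tikzpicture}[scale=1.9]
\draw[fill=gray!20] (0,0)--(1,0)--(0,1)--cycle;
\draw[fill=gray!20] (0.4,0.6)--(1.4,0.6)--(0.4,1.6)--cycle;
\draw[fill=gray!20] (1.4,0)--(2.4,0)--(1.4,1)--cycle;
\draw[dashed,thick] (0,0)--(1.4,0)--(0.4,0.6)--cycle;
\fill (0,0) circle (0.03); \fill (0.4,0.6) circle (0.03); \fill (1.4,0) circle (0.03);
\begin{scope}[xshift=3.1cm]
\draw[thick] (0,0)--(1.9,0)--(1.4,0.5)--(0.4,1.1)--(0,0.5)--cycle;
\draw (0,0.5)--(1.4,0.5)--(1.4,0);
\node at (0.55,0.72) {$\frac12\ell h$};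
\node at (0.7,0.25) {$\varrho\ell$};
\node at (1.56,0.14) {\scriptsize$\frac12\varrho^2$};
\end{scope}
\end{tikzpicture}
\caption{Left: three translates of the triangle $T$ at the points $(0,0)$, $(1-h,h)$, $(\ell,0)$ with $\ell=2-h$; their convex hull $P$ is dashed. Right: $P+\varrho T$ splits into a copy of $P$, an $\ell\times\varrho$ rectangle and a copy of $\varrho T$, labeled by their areas.}
\label{fig:tri}
\end{figure}

In general the saving is bounded by Lemma~\ref{lem:thin} and the cost by Lemma~\ref{lem:coeff}. Both are linear in the distance of $C$ from its diameter, with constants independent of $d$ and $K$, and the cost carries one power of $\varrho$ fewer than the saving.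

\section{The coefficients of $V(P+\varrho K)$}\label{sec:coeff}

In this section and the next, $C+K$ is any packing of $n\ge2$ translates.

\subsection*{Coordinates along the diameter}
The body $K$ singles out no Euclidean structure, so we take coordinates from the norm. Choose $a,b\in C$ with $\|b-a\|=\ell\ge1$ and translate $C$ so that $a=0$ and $b=\ell v$ with $\|v\|=1$. A supporting hyperplane of $D$ at $v$ gives a linear functional $u$ with $u(v)=1$ and $|u(x)|\le\|x\|$ for all $x$. Let $H=\ker u$, let $\pi(x)=x-u(x)v$, and let $\mu$ be as in \eqref{eq:sweep}. Since $v\in K-K$, we may translate $K$ so that $0,v\in K$; this changes neither the packing property nor any volume. Put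
\[
P=\operatorname{conv}C,\qquad Q=\pi(P),\qquad M=\pi(K).
\]
Then $0\in Q$, $[0,\ell v]\subset P$, and $\mu(M)=f(v)\ge S$. The choice of $H$ places $K$ and $P$ in cylinders:
\begin{equation}\label{eq:cyl}
K\subset W:=M+[0,v],\qquad P\subset Q+[0,\ell v].
\end{equation}
Indeed, for $k\in K$ both $k-0$ and $v-k$ lie in $D$, so $u(k)\le1$ and $1-u(k)\le1$. For $x\in C$ we have $\|x\|\le\ell$ and $\|\ell v-x\|\le\ell$ because $[0,\ell v]$ is a diameter, so $0\le u(x)\le\ell$.

Let $N$ be the norm on $H$ with unit ball $\pi(D)=M-M$. We have $N(\pi x)\le\tau$ if and only if $x-sv\in\tau D$ for some $s$, so $N(\pi x)=\min_s\|x-sv\|$ is the distance from $x$ to the axis $\mathbb{R}v$. The \emph{spread} of $C$ is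
\[
t=\max_{x\in C}N(\pi x)=\max_{z\in Q}N(z),
\]
the two maxima being equal by convexity of $N$. Since $0,\ell v\in C$, we have $t=0$ if and only if $C$ is collinear.

\subsection*{Mixed volumes}
We recall Minkowski's theorem. For compact convex sets $K_1,\dots,K_m\subset\mathbb{R}^d$ and $\lambda_i\ge0$,
\[
V(\lambda_1K_1+\dots+\lambda_mK_m)=\sum_{i_1,\dots,i_d=1}^m\lambda_{i_1}\cdots\lambda_{i_d}V(K_{i_1},\dots,K_{i_d}),
\]
where the \emph{mixed volumes} $V(\cdot,\dots,\cdot)$ are symmetric functions of their $d$ arguments. They satisfy $V(L,\dots,L)=V(L)$, they are nonnegative, and in each argument they are monotone under inclusion, additive under Minkowski addition and homogeneous under dilation by nonnegative factors. We write $v_H$ for the mixed volume of $d-1$ arguments in $(H,\mu)$, and $L[k]$ for $L$ repeated $k$ times. Apply \eqref{eq:sweep} to $L=\lambda_1K_1+\dots+\lambda_{d-1}K_{d-1}$. The coefficient of $\lambda\lambda_1\cdots\lambda_{d-1}$ is $d!\,V([0,v],K_1,\dots,K_{d-1})$ on the left and $(d-1)!\,v_H(\pi K_1,\dots,\pi K_{d-1})$ on the right, so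
\begin{equation}\label{eq:proj}
V([0,v],K_1,\dots,K_{d-1})=\tfrac1d\,v_H(\pi K_1,\dots,\pi K_{d-1}).
\end{equation}
A first consequence is
\begin{equation}\label{eq:VK}
\tfrac1d\,\mu(M)\le V(K)\le\mu(M).
\end{equation}
The left inequality is $V(K[d])\ge V([0,v],K[d-1])$, and the right one is $V(K)\le V(W)$.

Define $b_k$ and $c_j$ by
\begin{align*}
V(P+\varrho K)&=\sum_{k=0}^d b_k\varrho^{d-k}, & b_k&=\binom dk V(P[k],K[d-k]),\\
\mu(sQ+M)&=\mu(M)\sum_{j=0}^{d-1}c_js^j, & c_j&=\binom{d-1}{j}\frac{v_H(Q[j],M[d-1-j])}{\mu(M)} .
\end{align*}
Thus $b_0=V(K)$ and $c_0=1$. The $b_k$ are the quantities in \eqref{eq:star}; the $c_j$ describe the shadow of the configuration in $H$ and link the $b_k$ to the spread $t$.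

\begin{lemma}\label{lem:coeff}
\textup{(a)} $b_k\ge\frac\ell k\,\mu(M)\,c_{k-1}$ for $1\le k\le d$. \quad \textup{(b)} $b_1\le\mu(M)(\ell+c_1)$. \quad \textup{(c)} $c_1\ge t$.
\end{lemma}

\begin{proof}
(a) Replace one copy of $P$ by the segment $[0,\ell v]\subset P$ and use \eqref{eq:proj}:
\[
b_k\ge\binom dk\frac\ell d\,v_H(Q[k-1],M[d-k])=\frac\ell k\binom{d-1}{k-1}v_H(Q[k-1],M[d-k])=\frac\ell k\,\mu(M)c_{k-1}.
\]

(b) By \eqref{eq:cyl}, additivity and \eqref{eq:proj},
\[
b_1=dV(P,K[d-1])\le dV(Q,K[d-1])+\ell\mu(M)\le dV(Q,W[d-1])+\ell\mu(M).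
\]
The set $sQ+M$ lies in $H$, so \eqref{eq:sweep} gives $V(sQ+W)=\mu(sQ+M)$ for $s\ge0$. The coefficients of $s$ are $dV(Q,W[d-1])$ and $\mu(M)c_1$.

(c) Let $t>0$, choose $z\in Q$ with $N(z)=t$, and put $z_1=z/t$. Use coordinates $w+\tau z_1$ on $H$, with $w$ in a complement of $\mathbb{R}z_1$; write $d\mu=d\nu(w)\,d\tau$ (for $d=2$, $\nu$ is a point mass), and let $\pi'$ be the projection along $z_1$. If $m$ and $m+\tau z_1$ lie in $M$, then $\tau z_1\in M-M$, so $|\tau|\le1$. Hence $\mu(M)\le\nu(\pi'M)$. Since $[0,z]\subset Q$, formula \eqref{eq:sweep} in $H$ gives, for $s\ge0$,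
\[
\mu(sQ+M)\ge\mu(M+st[0,z_1])=\mu(M)+st\,\nu(\pi'M)\ge(1+st)\mu(M).
\]
The outer terms are polynomials in $s$ that agree at $s=0$, so their derivatives there satisfy $\mu(M)c_1\ge t\mu(M)$.
\end{proof}

Parts (a) and (c) give $b_2\ge\frac12\ell t\mu(M)$, the general form of the cost of bending. In Example~\ref{ex:triangle}, with $v=(1,0)$ and $u(a,b)=a$, we have $\mu(M)=1$, $t=c_1=h$, and equality holds.

\section{Two bounds for the number of points}\label{sec:count}

If all points are close to the axis, the packing condition survives, slightly weakened, when each point is replaced by a nearest point of the axis.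

\begin{lemma}\label{lem:thin}
If $t<\frac12$, then $n-1\le\dfrac{\ell}{1-2t}$.
\end{lemma}

\begin{proof}
For $x\in C$ let $t_x=N(\pi x)\le t$ and choose $g(x)\in\mathbb{R}$ with $\|x-g(x)v\|=t_x$. Applying $u$ gives $|u(x)-g(x)|\le t_x$, so $-t_x\le g(x)\le\ell+t_x$. The points $0$ and $\ell v$ have $t_x=0$, hence $g(0)=0$ and $g(\ell v)=\ell$. For distinct $x,y\in C$ we have $1\le\|x-y\|\le t_x+t_y+|g(x)-g(y)|$, so
\begin{equation}\label{eq:gap}
|g(x)-g(y)|\ge1-t_x-t_y\ge1-2t>0 .
\end{equation}
It remains to see that all $g(x)$ lie in $[0,\ell]$. Let $x\in C\setminus\{0,\ell v\}$. By \eqref{eq:gap} with $y=0$, either $g(x)\ge1-t_x$ or $g(x)\le-(1-t_x)$, and the second case contradicts $g(x)\ge-t_x$ because $t_x<\frac12$. By \eqref{eq:gap} with $y=\ell v$, either $g(x)\le\ell-(1-t_x)$ or $g(x)\ge\ell+(1-t_x)$, and the second case contradicts $g(x)\le\ell+t_x$. So the $n$ values $g(x)$ lie in $[0,\ell]$ with consecutive gaps at least $1-2t$.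
\end{proof}

For larger spread we count by volume. The obvious inequality $nV(K)\le V(P+K)=\sum_kb_k$ bounds $n\mu(M)$ by $\frac{\mu(M)}{V(K)}\sum_kb_k$. The factor $\mu(M)/V(K)$ can be as large as $d$, as for a cone $\operatorname{conv}(M\cup\{v\})$ with base $M\subset H$. Then $b_1$ appears with coefficient $d$, while \eqref{eq:star} allows it coefficient $1$, and the term $b_2/\varrho$ can be guaranteed to absorb the excess only for $\varrho$ of order $1/d$. The remedy is to pack a smaller body whose volume is controlled by $\mu(M)$ itself: shrink $K$ by a factor $r$ and use the room gained to sweep it along the chord $[0,v]\subset K$.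

\begin{lemma}\label{lem:thick}
For $0<r<1$,
\[
n(1-r)r^{d-1}\mu(M)\le V(P+rK)+(1-r)\,\mu(Q+rM).
\]
\end{lemma}

\begin{proof}
Let $K_r=rK+(1-r)[0,v]$. Since $K$ is convex and contains $[0,v]$, we have $K_r\subset K$, so the sets $x+K_r$, $x\in C$, have disjoint interiors. By \eqref{eq:sweep}, each has volume $r^dV(K)+(1-r)r^{d-1}\mu(M)\ge(1-r)r^{d-1}\mu(M)$. All of them lie in $P+K_r=(P+rK)+(1-r)[0,v]$, whose volume is the right-hand side, again by \eqref{eq:sweep}.
\end{proof}

The factor $r^{d-1}$ on the left is not a loss, because it cancels against the powers $r^{d-k}$ in $V(P+rK)$. After division $b_k$ has the coefficient $r^{1-k}/(1-r)$, which is independent of $d$ and geometric in $k$, like the coefficient $\varrho^{1-k}$ with which it will be compared.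

\section{Proof of the inequality \eqref{eq:star}}\label{sec:proof}

Let $C$ be non-collinear, so $t>0$, and let $\ell\ge\ell_0(\varrho)$. Put
\[
\xi=\frac1\varrho>8,\qquad\eta=\frac1\ell\in(0,1],\qquad\beta_k=\frac{b_k}{\ell\mu(M)}\ge0\quad(1\le k\le d).
\]
The hypothesis $\ell\ge\ell_0(\varrho)$ reads $(1-8\varrho)/\varrho\ge40/(3\ell)$, that is,
\begin{equation}\label{eq:hyp}
\xi\ge8+\tfrac{40}3\eta .
\end{equation}
Lemma~\ref{lem:coeff}(a) says $c_{k-1}\le k\beta_k$. Together with $c_0=1$ and parts (b), (c) this yields
\begin{equation}\label{eq:beta}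
\beta_1\ge1,\qquad 0<t\le c_1\le2\beta_2,\qquad\beta_1\le1+\eta c_1\le1+2\eta\beta_2 .
\end{equation}
We have $V(P+\varrho K)-\varrho^dV(K)=\varrho^{d-1}\ell\mu(M)\sum_{k=1}^d\beta_k\xi^{k-1}$ and $\mu(M)\ge S$. So \eqref{eq:star} follows from
\begin{equation}\label{eq:goal}
\frac{n-1}\ell<\sum_{k=1}^d\beta_k\xi^{k-1}.
\end{equation}
We split according to $\beta_2$. When it is small, $t$ is small and Lemma~\ref{lem:thin} applies. When it is not small, $\xi\beta_2$ is large enough to pay for the factor $1/(1-r)>1$ that Lemma~\ref{lem:thick} puts in front of $\beta_1$.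

\medskip
\noindent\emph{Case 1: $\beta_2\le\frac18$.} Then $t\le2\beta_2\le\frac14$ and $1-4\beta_2\ge\frac12$. By Lemma~\ref{lem:thin},
\[
\frac{n-1}\ell\le\frac1{1-2t}\le\frac1{1-4\beta_2}=1+\frac{4\beta_2}{1-4\beta_2}\le1+8\beta_2<\beta_1+\xi\beta_2 .
\]
The strict inequality uses $\xi>8$ and $\beta_2>0$; this is the place where non-collinearity is needed. The remaining terms in \eqref{eq:goal} are nonnegative.

\medskip
\noindent\emph{Case 2: $\beta_2>\frac18$.} Divide the inequality of Lemma~\ref{lem:thick} by $(1-r)r^{d-1}\mu(M)$ and use $\mu(Q+rM)=r^{d-1}\mu(r^{-1}Q+M)$: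
\[
n\le\frac r{1-r}\cdot\frac{V(K)}{\mu(M)}+\frac\ell{1-r}\sum_{k=1}^d\beta_kr^{1-k}+\sum_{k=1}^dc_{k-1}r^{1-k}.
\]
Take $r=\frac14$. With $V(K)\le\mu(M)$ from \eqref{eq:VK} and $c_{k-1}\le k\beta_k=\ell\cdot k\eta\beta_k$ we obtain
\[
n\le\tfrac13+\ell\sum_{k=1}^d\beta_k4^{k-1}\bigl(\tfrac43+k\eta\bigr),\qquad\text{so}\qquad\frac{n-1}\ell\le\sum_{k=1}^d\beta_k4^{k-1}\bigl(\tfrac43+k\eta\bigr)-\tfrac23\eta .
\]
Thus \eqref{eq:goal} follows once we show
\[
\Gamma:=\sum_{k=1}^d\beta_k\Bigl[\xi^{k-1}-4^{k-1}\bigl(\tfrac43+k\eta\bigr)\Bigr]+\tfrac23\eta>0 .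
\]
For $k\ge3$ the bracket is nonnegative: by \eqref{eq:hyp} and the binomial theorem,
\[
\bigl(\tfrac\xi4\bigr)^{k-1}\ge\bigl(2+\tfrac{10}3\eta\bigr)^{k-1}\ge2^{k-1}+(k-1)2^{k-2}\cdot\tfrac{10}3\eta\ge\tfrac43+k\eta,
\]
since $2^{k-1}\ge4$ and $(k-1)2^{k-2}\ge2(k-1)\ge k$. For $k=1$ the bracket is $-(\frac13+\eta)<0$, which is why an upper bound for $\beta_1$ is needed; by \eqref{eq:beta} this term is at least $-(1+2\eta\beta_2)(\frac13+\eta)$. For $k=2$ the bracket is $\xi-\frac{16}3-8\eta$. Therefore
\[
\Gamma\ge\beta_2\Bigl[\xi-\tfrac{16}3-8\eta-2\eta\bigl(\tfrac13+\eta\bigr)\Bigr]-\tfrac13(1+\eta).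
\]
Since $\eta\le1$ we have $2\eta(\frac13+\eta)\le\frac83\eta$, so by \eqref{eq:hyp} the bracket is at least $\xi-\frac{16}3-\frac{32}3\eta\ge\frac83(1+\eta)$. As $\beta_2>\frac18$, we get $\Gamma>\frac18\cdot\frac83(1+\eta)-\frac13(1+\eta)=0$.

This proves \eqref{eq:star}, and with the deduction in Section~\ref{sec:basic} it completes the proof of Theorem~\ref{thm:main}. \qed

\begin{remark}\label{rem:constants}
The hypothesis $\ell\ge\ell_0(\varrho)$ enters only in Case~2, where it absorbs the end effects, the terms with $\eta$. The values $\ell_0(\varrho)$ and $\frac3{64}$ are not optimized; for instance, Lemma~\ref{lem:thick} discards the term $nr^dV(K)$. The constant $\frac18$ is explained by letting $\eta\to0$ with a general threshold $\theta\in(0,\frac14)$ for $\beta_2$ and a general $r$. Case~1 then requires $\xi\ge\frac4{1-4\theta}$, and Case~2 requires $\theta\bigl(\xi-\frac1{r(1-r)}\bigr)\ge\frac r{1-r}$. For $\theta\ge\frac18$ the first condition gives $\xi\ge8$. For $\theta\le\frac18$ the second gives $\xi\ge\frac{1+8r^2}{r(1-r)}\ge8$, the last inequality being $(4r-1)^2\ge0$.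 So $\theta=\frac18$, $r=\frac14$ is the best choice for this comparison.
\end{remark}

\section{The plane}\label{sec:plane}

Let $d=2$, so that $V$ is area, and write $\Delta=\Delta(K)$, $S=S(K)$. A long sausage uses area about $\varrho S$ per translate and a large piece of the densest packing lattice uses area about $\Delta$ per translate, which suggests the threshold $\Delta/S$. In the plane a sharp counting inequality replaces the two lemmas of Section~\ref{sec:count} and shows that no intermediate shape does better. We use three published results.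
\begin{itemize}
\item \emph{Oler} \cite{Oler}. If $X\subset\mathbb{R}^2$ is finite with pairwise $\|\cdot\|$-distances at least $1$ and $P=\operatorname{conv}X$, then $\#X\le\frac{V(P)}{\Delta}+\frac12\operatorname{per}(P)+1$. Here $\operatorname{per}$ is the perimeter measured in the norm, and $\Delta$ is the critical determinant of the unit ball $D$, the minimal determinant of a lattice without nonzero points in $\operatorname{int}D$. For $D=K-K$ this is $\Delta(K)$ by Lemma~\ref{lem:basic}(a).
\item \emph{L.~Fejes T\'oth} \cite{FT}. The density of a packing of translates of a planar convex body $K$ is at most $V(K)/h(K)$, where $h(K)$ is the minimal area of a convex polygon with at most six sides containing $K$.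
\item \emph{Dowker} \cite{Dowker}. For centrally symmetric $K$ the minimum $h(K)$ is attained by a polygon symmetric about the center of $K$.
\end{itemize}

\begin{proposition}\label{prop:exact}
$\varrho_s(K)=\Delta/S$.
\end{proposition}

\begin{proof}
\emph{Lower bound.} Let $0<\varrho<\Delta/S$ and let $C$ be non-collinear, with the notation of Section~\ref{sec:coeff}. Now $Q$ and $M$ are segments in the line $H$, so $\mu(sQ+M)=\mu(M)+s\mu(Q)$ and $c_1=\mu(Q)/\mu(M)>0$. Lemma~\ref{lem:coeff}(a) gives $V(P)=b_2\ge\frac12\ell c_1S$ and $b_1\ge\ell S$.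

To bound $\operatorname{per}(P)$, note that the perimeter in a norm is monotone for convex polygons: if $P\subset R$, cut $R$ successively along the lines through the edges of $P$; each cut replaces a boundary path by the segment with the same endpoints, and the final polygon is $P$. Take for $R$ the parallelogram $Q+[0,\ell v]$ of \eqref{eq:cyl}. The unit ball $M-M$ of $N$ is a symmetric segment of half-length $\mu(M)$, so $Q$ has $N$-length $c_1$. If $z\in H$ and $N(z)=1$, then $z=\lambda-u(\lambda)v$ for some $\lambda\in D$, so $\|z\|\le2$. Hence $Q$ has $\|\cdot\|$-length at most $2c_1$, and $\frac12\operatorname{per}(P)\le\ell+2c_1$. Oler's inequality gives $n-1\le V(P)/\Delta+\ell+2c_1$, and therefore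
\begin{align*}
V(P+\varrho K)-\varrho^2V(K)-(n-1)\varrho S
&\ge V(P)+\varrho\ell S-\varrho S\Bigl(\frac{V(P)}\Delta+\ell+2c_1\Bigr)\\
&\ge c_1S\Bigl[\frac\ell2\Bigl(1-\frac{\varrho S}\Delta\Bigr)-2\varrho\Bigr].
\end{align*}
This is positive if $\ell>4\varrho/(1-\varrho S/\Delta)$, which by Lemma~\ref{lem:basic}(c) holds for all large $n$. So for large $n$ every optimal packing is a sausage.

\emph{Upper bound.} Let $\varrho>\Delta/S$ and let $\Lambda$ be a packing lattice with $\det\Lambda<\varrho S$, with basis $\lambda_1,\lambda_2$ and $F=[0,\lambda_1]+[0,\lambda_2]$. Put $m=\lceil\sqrt n\,\rceil$ and let $C$ consist of $n$ of the $m^2$ points $i\lambda_1+j\lambda_2$, $0\le i,j\le m-1$. Then $\operatorname{conv}C\subset(m-1)F$. The area of $sF+\varrho K$ is a quadratic polynomial in $s$ with leading coefficient $V(F)=\det\Lambda$, and $m-1<\sqrt n$. Hence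
\[
V(\operatorname{conv}C+\varrho K)\le n\det\Lambda+O(\sqrt n)<\varrho^2V(K)+(n-1)\varrho S
\]
for all large $n$. For these $n$ no sausage is optimal, while an optimal packing exists by Lemma~\ref{lem:basic}(d). So the defining property of $\varrho_s(K)$ fails for every $\varrho>\Delta/S$.
\end{proof}

It remains to bound $\Delta/S$ from below. We reduce first to symmetric bodies and then to hexagons, where both quantities are explicit. For a convex body $G=-G$ the difference body is $2G$, so the vectors of norm $1$ are $w=2a$ with $a\in\partial G$, and the projection of $G$ along $a$ has length $2\max_{p\in G}|\det(a,p)|/|a|$. Therefore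
\begin{equation}\label{eq:SG}
S(G)=4\min_{a\in\partial G}\ \max_{p\in G}|\det(a,p)| .
\end{equation}

\begin{lemma}\label{lem:hex}
Let $G=-G$ be a convex polygon with at most six sides. Then $S(G)\le\frac43V(G)$, with equality if $G$ is an affinely regular hexagon.
\end{lemma}

\begin{proof}
The polygon $G$ is a hexagon or a parallelogram; in the second case insert a pair of opposite points in the interiors of two opposite sides as additional vertices. Let $p_1,p_2,p_3,-p_1,-p_2,-p_3$ be the vertices in counterclockwise order, and put
\[
\alpha=\det(p_1,p_2),\qquad\beta=\det(p_2,p_3),\qquad\kappa=\det(p_3,-p_1)=\det(p_1,p_3).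
\]
These numbers are positive, and cutting $G$ into six triangles at the origin gives $V(G)=\alpha+\beta+\kappa$. The relabeling $(p_1,p_2,p_3)\mapsto(p_2,p_3,-p_1)$ permutes $\alpha,\beta,\kappa$ cyclically. For a point $y=(1-s)p_3-sp_1$, $0\le s\le1$, of the edge $[p_3,-p_1]$,
\begin{equation}\label{eq:dets}
|\det(y,p_1)|=(1-s)\kappa,\qquad|\det(y,p_2)|=(1-s)\beta+s\alpha,\qquad|\det(y,p_3)|=s\kappa,
\end{equation}
and the maximum of $|\det(y,\cdot)|$ over $G$ is the largest of these three numbers.

Relabel so that $\kappa$ is the largest of $\alpha,\beta,\kappa$; then $\kappa\ge\frac13V(G)$. By Cramer's rule $p_2=\frac\beta\kappa p_1+\frac\alpha\kappa p_3$. If $\alpha+\beta<\kappa$, then $p_2$ would be an interior point of the triangle $0p_1p_3\subset G$, contrary to $p_2\in\partial G$. So $\kappa\le\alpha+\beta$, and for $s=\frac12$ the largest number in \eqref{eq:dets} is $\frac12(\alpha+\beta)=\frac12(V(G)-\kappa)\le\frac13V(G)$. Now \eqref{eq:SG} gives $S(G)\le\frac43V(G)$.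

For a linear image of a regular hexagon the six triangles have equal areas, so $\alpha=\beta=\kappa$. Then the largest number in \eqref{eq:dets} is $\alpha$ for every $s$. The relabeling and the symmetry $G=-G$ carry this to all six edges, so $S(G)=4\alpha$ and $V(G)=3\alpha$.
\end{proof}

\begin{proof}[Proof of Theorem~\ref{thm:plane}]
By Proposition~\ref{prop:exact} we must show $S\le\frac43\Delta$. Replace $K$ by $\frac12(K-K)$. The difference body $D$ is unchanged, hence so are the norm, the packing lattices and $\Delta$. The projection of $K$ to a line is a segment $I$ and is replaced by $\frac12(I-I)$, which has the same length, so $f$ and $S$ are unchanged too; this step is special to the plane. We may thus assume $K=-K$.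

A lattice packing $\Lambda+K$ has density $V(K)/\det\Lambda$, so the theorem of Fejes T\'oth gives $h(K)\le\Delta$. By Dowker's theorem there is a polygon $G=-G\supset K$ with at most six sides and $V(G)=h(K)$. For $\|w\|=1$, $f(w)$ is the length of the longest chord of $K$ parallel to $w$ times the length of the projection of $K$ along $w$. For each direction both factors are monotone under inclusion, so $S(K)\le S(G)$. By Lemma~\ref{lem:hex},
\[
S(K)\le S(G)\le\tfrac43V(G)\le\tfrac43\Delta(K).
\]

Let $K$ be an affinely regular hexagon, translated to have center $0$. Every packing lattice has determinant at least $V(K)$, and $K$ tiles the plane by a lattice, as the regular hexagon does. So $\Delta=V(K)=\frac34S$ by Lemma~\ref{lem:hex}, and $\varrho_s(K)=\frac34$.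
\end{proof}

\begin{remark}\label{rem:values}
The proof shows that in the plane $\varrho_s(K)$ depends only on $K-K$. For the triangle $T$ of Example~\ref{ex:triangle}, the hexagon $T-T$ has $p_1=(1,0)$, $p_2=(0,1)$, $p_3=(-1,1)$ with $p_2=p_1+p_3$, so it is affinely regular and $\varrho_s(T)=\frac34$. For the square $K=[-1,1]^2$ we have $\max_{p\in K}|\det(a,p)|=|a_1|+|a_2|$, whose minimum on $\partial K$ is $1$. So $S=4$ by \eqref{eq:SG}, while $\Delta=V(K)=4$ because the square tiles by a lattice, and $\varrho_s(K)=1$.
\end{remark}

\begin{thebibliography}{9}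
\bibitem{Dowker} Dowker, Bull. AMS 50 (1944), 120--122.
\bibitem{FT} L. Fejes T\'oth, Acta Sci. Math. Szeged 12/A (1950), 62--67.
\bibitem{Oler} Oler, Acta Math. 105 (1961), 19--48.
\end{thebibliography}
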